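# Strong convergence of $\lambda_{kn}\,p_{n-1}^2(x_{kn})$ at the zeros of orthogonal polynomials

## The theorem

Let $d\alpha$ be a positive Borel measure on the real line whose support is compact and contains infinitely many points. Let $p_n$, $n\ge 0$, be its orthonormal polynomials with positive leading coefficients, let $x_{1n},\dots,x_{nn}$ be the zeros of $p_n$, and let
$$\lambda_{kn}=\Big(\sum_{j=0}^{n-1}p_j^2(x_{kn})\Big)^{-1}$$
be the corresponding Christoffel numbers, that is, the Gauss quadrature weights. Write $\alpha'$ for the Radon–Nikodym derivative of the absolutely continuous part of $d\alpha$ with respect to Lebesgue measure.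

**Theorem 1.** If $\operatorname{supp}(d\alpha)=[-1,1]$ and $\alpha'>0$ a.e. in $[-1,1]$, then
$$\lim_{n\to\infty}\sum_{k=1}^{n}\Big|\lambda_{kn}\,p_{n-1}^2(x_{kn})-\frac2n\,(1-x_{kn}^2)\Big|=0 .$$

This was posed as a conjecture in a printed book, next to a weaker statement (Corollary 9 there): under the same hypotheses, for every Riemann integrable $f$ on $[-1,1]$,
$$\lim_{n\to\infty}\sum_{k=1}^{n}\lambda_{kn}f(x_{kn})p_{n-1}^2(x_{kn})=\frac2\pi\int_{-1}^1 f(x)\sqrt{1-x^2}\,dx .$$

Both statements concern the two families of nonnegative numbers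
$$w_k=\lambda_{kn}p_{n-1}^2(x_{kn}),\qquad v_k=\frac2n(1-x_{kn}^2).$$
The weak statement says that the discrete measures $\sum_k w_k\delta_{x_{kn}}$ converge weakly to $\frac2\pi\sqrt{1-x^2}\,dx$. Theorem 1 says that, in total variation, the measure $\sum_kw_k\delta_{x_{kn}}$ is close to $\sum_kv_k\delta_{x_{kn}}$. A typical $v_k$ has size $1/n$ and there are $n$ of them, so the theorem asserts that $nw_k$ is close to $2(1-x_{kn}^2)$ for most $k$, and that the remaining $k$ carry little mass.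

One outside theorem will be used, in Section 11: Rakhmanov's theorem. Everything else is textbook analysis.

## 1. Jacobi matrices and notation

Replacing $\alpha$ by $c\alpha$ multiplies $\lambda_{kn}$ by $c$ and $p_{n-1}^2$ by $1/c$, so neither the zeros nor the $w_k$ change. We assume from now on that $\alpha(\mathbb R)=1$, so $p_0=1$.

The polynomials satisfy a three-term recurrence
$$xp_n=a_{n+1}p_{n+1}+b_np_n+a_np_{n-1},\qquad a_n>0\quad(p_{-1}=0).$$
The tridiagonal matrix $J$ with diagonal $b_0,b_1,\dots$ and off-diagonal $a_1,a_2,\dots$ is the Jacobi matrix of $\alpha$. It represents multiplication by $x$ in the orthonormal basis $(p_j)$ of $L^2(\alpha)$. So it is bounded, $\sigma(J)=\operatorname{supp}\alpha$, $\alpha$ is the spectral measure of $J$ at $e_0$, and $f(J)_{i,j}=\int fp_ip_j\,d\alpha$ for polynomials $f$. Conversely, a bounded Jacobi matrix with positive off-diagonal entries is the Jacobi matrix of its spectral measure at $e_0$. Let $J_n$ be the upper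 left $n\times n$ block of $J$ (indices $0,\dots,n-1$), and let $J_0$ be the half-line Jacobi matrix with all $a=\frac12$, all $b=0$.

**Definition.** We write $\alpha\in N$ if $\alpha$ has compact support, $a_n\to\frac12$ and $b_n\to0$.

For example, $d\alpha=\frac{dx}{\pi\sqrt{1-x^2}}$ on $[-1,1]$ has $p_0=1$ and $p_j=\sqrt2\,T_j$ for $j\ge1$. Here $a_1=\frac1{\sqrt2}$, $a_n=\frac12$ for $n\ge2$, and $b_n=0$, so $\alpha\in N$.

Put $K_n=\sum_{j<n}p_j^2$, so $\lambda_{kn}=1/K_n(x_{kn})$. We recall two standard facts.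

The first is the Christoffel–Darboux formula on the diagonal:
$$K_n=a_n\,(p_n'p_{n-1}-p_np_{n-1}').\tag{1}$$
Since $K_n\ge p_0^2=1$, (1) shows that $p_n$ and $p_{n-1}$ have no common real zero and that the zeros of $p_n$ are simple. They are real and lie inside the convex hull of $\operatorname{supp}\alpha$.

The second is the extremal property
$$\frac1{K_n(x)}=\min\Big\{\frac{\int q^2\,d\alpha}{q(x)^2}:\ \deg q\le n-1,\ q(x)\ne0\Big\}.\tag{2}$$
Indeed, if $q=\sum_{j<n}c_jp_j$, Cauchy–Schwarz gives $q(x)^2\le\big(\sum c_j^2\big)K_n(x)=K_n(x)\int q^2d\alpha$, with equality for $c_j=p_j(x)$.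

Throughout, $x=\cos\theta$ with $\theta\in(0,\pi)$, and $x_{kn}=\cos\theta_k$ whenever $x_{kn}\in(-1,1)$. We set
$$s(x)=\frac2\pi\sqrt{1-x^2},\qquad d\omega=\frac2\pi\sin^2\theta\,d\theta\ \text{ on }[0,\pi],$$
so that $\int_{-1}^1fs\,dx=\int f(\cos\theta)\,d\omega(\theta)$. Lebesgue measure is denoted $|\cdot|$.

## 2. Two Chebyshev weights by hand

Take first $d\alpha=s\,dx$. Then $p_n=U_n$, $U_n(\cos\theta)=\frac{\sin(n+1)\theta}{\sin\theta}$, $a_n=\frac12$, $b_n=0$. The zeros are $\theta_k=\frac{k\pi}{n+1}$. Since $n\theta_k=k\pi-\theta_k$, we get $U_{n-1}^2(x_{kn})=1$. Also $K_n(x_{kn})=\sin^{-2}\theta_k\sum_{j=1}^n\sin^2(j\theta_k)=\frac{n+1}{2\sin^2\theta_k}$. So $w_k=\frac2{n+1}\sin^2\theta_k$, while $v_k=\frac2n\sin^2\theta_k$. As $\sum_k\sin^2\theta_k=\frac{n+1}2$,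
$$\sum_k|w_k-v_k|=\frac{2}{n(n+1)}\cdot\frac{n+1}2=\frac1n\to0 .$$

Now take $d\alpha=\frac{dx}{\pi\sqrt{1-x^2}}$ and $n\ge2$. Then $\theta_k=\frac{(2k-1)\pi}{2n}$, all $\lambda_{kn}=\frac1n$, and
$$p_{n-1}^2(x_{kn})=2\cos^2((n-1)\theta_k)=2(\cos n\theta_k\cos\theta_k+\sin n\theta_k\sin\theta_k)^2=2\sin^2\theta_k .$$
So $w_k=v_k$ for every $k$.

## 3. Two approaches that stop, and where

**Testing against functions.** The weak limit might seem to be almost the theorem, but it does not see alternations from one zero to the next. Take the nodes $\theta_k=\frac{k\pi}{n+1}$ and the numbers $\tilde w_k=v_k\big(1+\frac12(-1)^k\big)$. For continuous $f$ put $g(\theta)=2\sin^2\theta f(\cos\theta)$. Pairing consecutive terms,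
$$\Big|\sum_k(-1)^kv_kf(\cos\theta_k)\Big|=\frac1n\Big|\sum_k(-1)^kg(\theta_k)\Big|\le\frac12\max_k|g(\theta_{k+1})-g(\theta_k)|+\frac{\sup|g|}n\to0,$$
so $\sum\tilde w_kf$ and $\sum v_kf$ have the same limit. Yet $\sum_k|\tilde w_k-v_k|=\frac12\sum_kv_k=\frac{n+1}{2n}\to\frac12$. Some information at the scale of single zeros is needed.

**Pointwise asymptotics.** One would next try to show $nw_k-2(1-x_{kn}^2)\to0$ uniformly for zeros in compact subsets of $(-1,1)$. This is false.

**Proposition 2.** The hypotheses of Theorem 1 do not imply $\max_{|x_{kn}|\le1/2}n|w_k-v_k|\to0$.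

*Proof.* Let $d\alpha=\frac14\mathbf 1_{[-1,1]}dx+\frac12\delta_0$. The measure is even, so $p_n$ is odd for odd $n$, and $0$ is then a zero of $p_n$. At this zero $w_k=p_{n-1}^2(0)/K_n(0)\le p_{n-1}^2(0)$, because $K_n\ge1$. By (2), $1/K_n(0)\ge\alpha(\{0\})=\frac12$, so $K_n(0)\le2$ for all $n$ and $\sum_jp_j^2(0)\le 2$. Hence $\liminf_{n\text{ odd}}nw_k=0$: otherwise $p_{n-1}^2(0)\ge c/n$ for all large odd $n$ with some $c>0$, and the series would diverge. But $nv_k=2$ at this zero. $\square$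

So single zeros can behave badly, and we must argue about most zeros. The tools that work for a general $\alpha$ with $\alpha'>0$ a.e. give statements a.e. or in measure. The $n$ zeros form a set of measure zero, so such a statement says nothing about values at the zeros. This is the obstacle that the proof has to pass.

It is passed by a phase $\psi_n(\theta)$ built from $(p_n,p_{n-1})$. The phase rises by exactly $\pi$ from one zero to the next. In the first Chebyshev example it is exactly $(n+1)\theta$, in the second exactly $n\theta+\frac\pi2$. We shall show that its speed is at least $(1-\varepsilon)n$ off a set of small measure. The total rise is about $n\pi$ because zeros are counted, so there is no room for excess speed, and $\psi_n'/n\to1$ in $L^1$. This averages over windows of length about $1/n$, whose total length is not small. So $\psi_n$ is nearly linear on the windows around most zeros. A monotonicity property of $p_{n-1}/p_n$ then turns what happens at the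 two ends of a window into a lower bound on $w_k$. A lower bound is enough: if $\sum(w_k-v_k)\to0$ and $\sum(v_k-w_k)_+$ is small, then $\sum|w_k-v_k|$ is small, since $|t|=t+2(-t)_+$.

## 4. Three weak limits

The purpose of this section is to count zeros and to get $\sum(w_k-v_k)\to0$ over unions of intervals.

**Lemma 3.** Let $\alpha\in N$ and let $f$ be continuous on $\mathbb R$. Then:

(a) $\int fp_n^2\,d\alpha\to\frac1\pi\int_0^\pi f(\cos\theta)\,d\theta$ and $\int fp_np_{n-1}\,d\alpha\to\frac1\pi\int_0^\pi f(\cos\theta)\cos\theta\,d\theta$;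

(b) $\frac1n\sum_kf(x_{kn})\to\frac1\pi\int_0^\pi f(\cos\theta)\,d\theta$;

(c) $\sum_kw_kf(x_{kn})\to\int f(\cos\theta)\,d\omega(\theta)$, and $\sum_kw_k=1$ for every $n$.

*Proof.* **Reduction to polynomials.** At a zero of $p_n$ the recurrence says that $(p_0(x_{kn}),\dots,p_{n-1}(x_{kn}))$ is an eigenvector of $J_n$ with eigenvalue $x_{kn}$. So the zeros are the eigenvalues of $J_n$, and all measures in the lemma live on the compact interval $[-\|J\|,\|J\|]$ or on $[-1,1]$. All have total variation at most $1$: for $p_np_{n-1}d\alpha$ use Cauchy–Schwarz, and for (c) use $\sum_kw_k=1$, which is shown below. By Weierstrass it suffices to treat polynomials $f$. Let $m=\deg f$.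

**(a)** The integrals are $f(J)_{n,n}$ and $f(J)_{n,n-1}$. Each is a fixed polynomial in the $a_i,b_i$ with $|i-n|\le m+1$ (for $n$ large). So they converge to the corresponding entries of $f$ of the two-sided matrix with $a\equiv\frac12$, $b\equiv0$. In the basis $(e^{ij\theta})_{j\in\mathbb Z}$ of $L^2((-\pi,\pi),\frac{d\theta}{2\pi})$ that matrix is multiplication by $\cos\theta$, because $\cos\theta\,e^{ij\theta}=\frac12e^{i(j+1)\theta}+\frac12e^{i(j-1)\theta}$. The entries are $\frac1{2\pi}\int_{-\pi}^\pi f(\cos\theta)\,d\theta$ and $\frac1{2\pi}\int_{-\pi}^\pi f(\cos\theta)e^{i\theta}d\theta$, which are the stated limits.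

**(b)** The left side is $\frac1n\operatorname{tr}f(J_n)$. For $m\le j\le n-1-m$ we have $f(J_n)_{jj}=f(J)_{jj}=\int fp_j^2\,d\alpha$, since the entry only involves indices within $m$ of $j$. The remaining $O(m)$ diagonal entries are bounded. Now (a) gives the limit, as averages of a convergent sequence converge to its limit.

**(c)** The vectors $\sqrt{\lambda_{kn}}\,(p_0(x_{kn}),\dots,p_{n-1}(x_{kn}))$ are orthonormal eigenvectors of $J_n$. Hence
$$\langle e_{n-1},f(J_n)e_{n-1}\rangle=\sum_k\lambda_{kn}p_{n-1}^2(x_{kn})f(x_{kn})=\sum_kw_kf(x_{kn}),$$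
and $f=1$ gives $\sum_kw_k=1$. Read $J_n$ from its lower right corner: each fixed entry converges to that of $J_0$. So the limit is $\langle e_0,f(J_0)e_0\rangle$. The orthonormal polynomials of the probability measure $s\,dx$ are the $U_j$, with $xU_j=\frac12U_{j+1}+\frac12U_{j-1}$, so $J_0$ is its Jacobi matrix and the limit is $\int_{-1}^1fs\,dx=\int f(\cos\theta)\,d\omega$. $\square$

The limit measures in (b) and (c) have no atoms, so these limits remain valid when $f$ is multiplied by the indicator of a finite union of intervals. Take $f=1$ in (b) and (c), and $f=2(1-x^2)$ in (b), where $\frac1\pi\int_U2\sin^2\theta\,d\theta=\omega(U)$. For every finite union $U\subset(0,\pi)$ of intervals,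
$$\#\{k:\theta_k\in U\}=\frac{n|U|}\pi+o(n),\qquad\sum_{\theta_k\in U}w_k\to\omega(U),\qquad\sum_{\theta_k\in U}v_k\to\omega(U).\tag{3}$$

## 5. A phase that rises by $\pi$ between zeros

For $n\ge1$ and $\theta\in(0,\pi)$, with polynomials evaluated at $x=\cos\theta$, put
$$\Phi_n=p_n-2a_ne^{-i\theta}p_{n-1},\qquad D_n=|\Phi_n|^2=p_n^2-4a_nx\,p_np_{n-1}+4a_n^2p_{n-1}^2,\qquad\kappa_n=\frac{2\sin^2\theta\,K_n}{D_n}.$$
The last expression for $D_n$ is a polynomial in $x$.

If $\Phi_n(\theta)=0$, its imaginary part $2a_n\sin\theta\,p_{n-1}$ vanishes, so $p_{n-1}=0$ and then $p_n=0$, which is impossible. So $D_n>0$ on $(0,\pi)$, and there is a smooth $\psi_n$ with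
$$e^{i\theta}\Phi_n=\sqrt{D_n}\,e^{i\psi_n}.$$

*Examples.* For $d\alpha=s\,dx$ one has $\sin\theta\,\Phi_n=\sin(n+1)\theta-e^{-i\theta}\sin n\theta=\sin\theta\,e^{in\theta}$, so $D_n=1$ and $\psi_n=(n+1)\theta$. For $d\alpha=\frac{dx}{\pi\sqrt{1-x^2}}$ and $n\ge2$, $\Phi_n=\sqrt2(\cos n\theta-e^{-i\theta}\cos(n-1)\theta)=\sqrt2\,i\sin\theta\,e^{i(n-1)\theta}$, so $D_n=2\sin^2\theta$ and $\psi_n=n\theta+\frac\pi2$.

**Lemma 4.** (i) $\sin\theta\,p_n=\sqrt{D_n}\sin\psi_n$, and where $p_n\ne0$,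
$$r_n:=\frac{2a_np_{n-1}}{p_n}=\cos\theta-\sin\theta\cot\psi_n .$$

(ii) $|\psi_n'-\kappa_n|\le\dfrac1{\sin\theta}$.

(iii) $\psi_n\in\pi\mathbb Z$ exactly at the $\theta_k$. Between consecutive $\theta_k$ the phase increases by exactly $\pi$. If $[c,d]\subset(0,\pi)$ contains $M$ of the $\theta_k$, then $\psi_n(d)-\psi_n(c)\le\pi(M+1)$.

(iv) $r_n(x)=2a_n^2\displaystyle\sum_k\frac{w_k}{x-x_{kn}}$.

*Proof.* **(i)** We have $e^{i\theta}\Phi_n=X+iY$ with $X=\cos\theta\,p_n-2a_np_{n-1}$ and $Y=\sin\theta\,p_n$. So $Y=\sqrt{D_n}\sin\psi_n$, and $\cot\psi_n=X/Y$ gives $\sin\theta\cot\psi_n=\cos\theta-r_n$.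

**(ii)** Since $D_n\psi_n'=XY_\theta-YX_\theta$, we compute, with $\frac d{d\theta}=-\sin\theta\frac d{dx}$,
$$Y_\theta=\cos\theta\,p_n-\sin^2\theta\,p_n',\qquad X_\theta=-\sin\theta\,p_n-\sin\theta\cos\theta\,p_n'+2a_n\sin\theta\,p_{n-1}' .$$
Multiplying out,
$$XY_\theta=\cos^2\theta\,p_n^2-\cos\theta\sin^2\theta\,p_np_n'-2a_n\cos\theta\,p_np_{n-1}+2a_n\sin^2\theta\,p_n'p_{n-1},$$
$$YX_\theta=-\sin^2\theta\,p_n^2-\sin^2\theta\cos\theta\,p_np_n'+2a_n\sin^2\theta\,p_np_{n-1}' .$$
Subtracting and using (1),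
$$D_n\psi_n'=p_n\,(p_n-2a_n\cos\theta\,p_{n-1})+2\sin^2\theta\,K_n .$$
Here $|p_n|\le\sqrt{D_n}/\sin\theta$ by (i), and $|p_n-2a_n\cos\theta\,p_{n-1}|=|\mathrm{Re}\,\Phi_n|\le\sqrt{D_n}$. Divide by $D_n$.

**(iii)** By (i), $\psi_n\in\pi\mathbb Z$ exactly where $p_n=0$. There the formula just found gives $\psi_n'=\kappa_n>0$. So whenever $\psi_n$ meets $\pi\mathbb Z$ it crosses upwards. After a zero with $\psi_n=j\pi$ the phase stays in $(j\pi,(j+1)\pi)$ until the next zero. It arrives there from below, so it arrives at $(j+1)\pi$. On $[c,d]$, the part between the first and the last zero contributes $\pi(M-1)$ and each end at most $\pi$. If $M=0$, the phase stays in an open interval of length $\pi$.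

**(iv)** Partial fractions give $\frac{p_{n-1}}{p_n}=\sum_k\frac{p_{n-1}(x_{kn})}{p_n'(x_{kn})(x-x_{kn})}$. By (1), $\lambda_{kn}^{-1}=K_n(x_{kn})=a_np_n'(x_{kn})p_{n-1}(x_{kn})$. So $\frac{p_{n-1}(x_{kn})}{p_n'(x_{kn})}=a_n\lambda_{kn}p_{n-1}^2(x_{kn})=a_nw_k$. $\square$

What the weights have to do with the speed is now visible. At $\theta_k$ we have $D_n=4a_n^2p_{n-1}^2$, so
$$\psi_n'(\theta_k)=\kappa_n(\theta_k)=\frac{\sin^2\theta_k}{2a_n^2\,w_k}.$$
With $a_n\approx\frac12$, $w_k\approx v_k$ means exactly $\psi_n'(\theta_k)\approx n$. An $L^1$ statement about $\psi_n'/n$ does not control the values $\psi_n'(\theta_k)$. The next section uses (iv) instead, which only needs $\psi_n$ at the ends of a window.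

## 6. From the speed of the phase to the weights

**Proposition 5.** Let $\alpha\in N$, let $Q\subset(0,\pi)$ be compact, and suppose that $|\{\theta\in Q:\kappa_n(\theta)<(1-\varepsilon)n\}|\to0$ for every $\varepsilon>0$. Then $\sum_{\theta_k\in Q}|w_k-v_k|\to0$.

*Proof.* Fix $\tau\in(0,\frac14)$, $\eta\in(0,1)$, $\varepsilon'\in(0,1)$. Choose finite unions of open intervals $U,U'$ with $Q\subset U$, $\overline U\subset U'$, $\overline{U'}\subset(0,\pi)$ and $|U'\setminus Q|<\varepsilon'$.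

**Step 1: $\psi_n'$ is close to $n$ in $L^1(U')$.** The zeros give an upper bound for the total speed, the hypothesis gives a lower bound almost everywhere, and together they leave no room. By Lemma 4(ii), Lemma 4(iii) on the components of $U'$, and (3),
$$\int_{U'}\kappa_n\,d\theta\le\int_{U'}\psi_n'\,d\theta+O(1)\le\pi\,\#\{k:\theta_k\in\overline{U'}\}+O(1)=n|U'|+o(n).$$
Use $|t|=t+2(-t)_+$ with $t=\kappa_n/n-1$:
$$\int_{U'}\Big|\frac{\kappa_n}n-1\Big|=\int_{U'}\Big(\frac{\kappa_n}n-1\Big)+2\int_{U'}\Big(1-\frac{\kappa_n}n\Big)_+\le o(1)+2|U'\setminus Q|+2\int_Q\Big(1-\frac{\kappa_n}n\Big)_+ .$$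
Since $0\le(1-\kappa_n/n)_+\le1$ and this function tends to $0$ in measure on $Q$ by hypothesis, the last integral tends to $0$. So the left side is at most $2\varepsilon'+o(1)$. As $1/\sin\theta$ is bounded on $U'$, Lemma 4(ii) gives, for $n$ large,
$$\int_{U'}|\psi_n'-n|\,d\theta\le\frac52\,\varepsilon'n .$$

**Step 2: around most zeros the phase is nearly linear.** Let $n$ be so large that $2\tau/n<\operatorname{dist}(U,\mathbb R\setminus U')$. Call $\theta_k\in U$ isolated if no other $\theta_j$ lies at distance less than $2\tau/n$ from it.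

A non-isolated $\theta_k\in U$ is an endpoint of a gap between consecutive zeros that has length less than $2\tau/n$ and lies in $U'$. On that gap $\int\psi_n'=\pi$ while $\int n<2\tau$, so $\int|\psi_n'-n|\ge\pi-2\tau\ge1$. Gaps do not overlap, so by Step 1 there are at most $\frac52\varepsilon'n$ such gaps. Each serves at most two zeros, so at most $5\varepsilon'n$ of the $\theta_k\in U$ are non-isolated.

For isolated $\theta_k$ the windows $I_k=[\theta_k-\frac\tau n,\theta_k+\frac\tau n]\subset U'$ have disjoint interiors. By Step 1 at most $\frac{5\varepsilon'n}{2\eta\tau}\le\frac{3\varepsilon'n}{\eta\tau}$ of them satisfy $\int_{I_k}|\psi_n'-n|>\eta\tau$. Call the remaining $\theta_k\in U$ good: isolated, with $\int_{I_k}|\psi_n'-n|\le\eta\tau$. All but $\big(5+\frac3{\eta\tau}\big)\varepsilon'n$ of the $\theta_k\in U$ are good.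

**Step 3: a lower bound for $w_k$ at good zeros.** We compute the increment of $r_n$ across the window in two ways. Let $\theta_k$ be good, $h=\tau/n$, $\theta^\pm=\theta_k\pm h$, $x^\pm=\cos\theta^\pm$, so that $x^+<x_{kn}<x^-$. Since $\int_{\theta_k}^{\theta^+}n=\int_{\theta^-}^{\theta_k}n=\tau$, goodness gives
$$\psi_n(\theta^+)-\psi_n(\theta_k),\quad\psi_n(\theta_k)-\psi_n(\theta^-)\ \in\ [(1-\eta)\tau,(1+\eta)\tau]\subset\Big(0,\frac\pi2\Big).$$
As $\psi_n(\theta_k)\in\pi\mathbb Z$ and $\cot$ has period $\pi$, is odd, and decreases on $(0,\pi)$,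
$$\cot\psi_n(\theta^+)\ge\cot((1+\eta)\tau),\qquad-\cot\psi_n(\theta^-)\ge\cot((1+\eta)\tau).$$
By Lemma 4(i) and $\cos\theta^-\ge\cos\theta^+$,
$$r_n(x^-)-r_n(x^+)\ge(\sin\theta^-+\sin\theta^+)\cot((1+\eta)\tau)=2\sin\theta_k\cos h\,\cot((1+\eta)\tau).\tag{4}$$

For the other estimate, Lemma 4(iv) gives
$$g(x):=r_n(x)-\frac{2a_n^2w_k}{x-x_{kn}}=2a_n^2\sum_{j\ne k}\frac{w_j}{x-x_{jn}} .$$
The interval $[x^+,x^-]\subset(-1,1)$ contains no $x_{jn}$ with $j\ne k$, because $\theta_k$ is isolated. On it each term $w_j/(x-x_{jn})$ is nonincreasing, hence so is $g$. Thus $g(x^-)\le g(x^+)$, that is,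
$$r_n(x^-)-r_n(x^+)\le2a_n^2w_k\Big(\frac1{x^--x_{kn}}+\frac1{x_{kn}-x^+}\Big).$$
Here $x^--x_{kn}=2\sin(\theta_k-\frac h2)\sin\frac h2$ and $x_{kn}-x^+=2\sin(\theta_k+\frac h2)\sin\frac h2$. Both equal $h\sin\theta_k(1+o(1))$, uniformly for $\theta_k\in U$ because $\overline U\subset(0,\pi)$. So
$$r_n(x^-)-r_n(x^+)\le2a_n^2w_k\cdot\frac{2n}{\tau\sin\theta_k}(1+o(1)).\tag{5}$$
Compare (4) and (5) and use $4a_n^2\to1$, $\cos h\to1$:
$$n\,w_k\ge2\sin^2\theta_k\cdot\tau\cot((1+\eta)\tau)\,(1-o(1)).$$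
Put $\vartheta=1-\tau\cot((1+\eta)\tau)$. It is positive, as $\tan y>y$ on $(0,\frac\pi2)$. Since $nv_k=2\sin^2\theta_k\le2$, for good $\theta_k$
$$(v_k-w_k)_+\le\frac2n\,(\vartheta+o(1))\quad\text{uniformly.}$$

**Step 4: from the lower bound to the absolute values.** For every $\theta_k\in U$ we have $(v_k-w_k)_+\le v_k\le\frac2n$. We use Step 3 for the good zeros, at most $n$ in number, and this trivial bound for the others:
$$\sum_{\theta_k\in U}(v_k-w_k)_+\le2\vartheta+2\Big(5+\frac3{\eta\tau}\Big)\varepsilon'+o(1).$$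
By (3), $\sum_{\theta_k\in U}(w_k-v_k)\to\omega(U)-\omega(U)=0$. With $|t|=t+2(-t)_+$,
$$\limsup_n\sum_{\theta_k\in Q}|w_k-v_k|\le\limsup_n\sum_{\theta_k\in U}|w_k-v_k|\le4\vartheta+4\Big(5+\frac3{\eta\tau}\Big)\varepsilon' .$$
The left side does not depend on $\tau,\eta,\varepsilon'$. Let $\varepsilon'\to0$ first, then $\tau,\eta\to0$. As $\tau\cot((1+\eta)\tau)\to1$, $\vartheta\to0$. $\square$

It remains to bound $\kappa_n=2\sin^2\theta\,K_n/D_n$ from below off small sets. We need an upper bound for $D_n$ and a lower bound for $K_n$. The target is $D_n\approx s/\alpha'$ and $K_n\gtrsim n/(\pi\sin\theta\,\alpha')$, whose quotient yields $\kappa_n\gtrsim n$.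

## 7. Integrals of $D_n$ and of $1/D_n$

**Lemma 6.** Let $\alpha\in N$. For continuous $f\ge0$ with compact support in $(-1,1)$:
$$\text{(a)}\ \int fD_n\,d\alpha\to\int fs\,dx;\qquad\text{(b)}\ \limsup_n\int_{-1}^1\frac{fs}{D_n}\,dx\le\int f\,d\alpha .$$

*Proof of (a).* Expand $D_n=p_n^2-4a_nx\,p_np_{n-1}+4a_n^2p_{n-1}^2$. By Lemma 3(a) and $a_n\to\frac12$ the limit is
$$\frac1\pi\int_0^\pi f(\cos\theta)\,(1-2\cos^2\theta+1)\,d\theta=\frac1\pi\int_0^\pi f(\cos\theta)\,2\sin^2\theta\,d\theta=\int fs\,dx .$$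

*Proof of (b).* The plan is to exhibit measures $\nu_n\to\alpha$ whose density on $(-1,1)$ is exactly $s/D_n$.

**Step 1: the measures $\nu_n$.** Let $J^{[n]}$ be the Jacobi matrix with parameters $a_1,\dots,a_n$, $b_0,\dots,b_{n-1}$, followed by $a=\frac12$, $b=0$ forever. Let $\nu_n$ be its spectral measure at $e_0$. The number $\langle e_0,(J^{[n]})^ke_0\rangle$ is a sum over closed paths of length $k$ from $0$. For $k\le2n$ such a path rises at most to level $n$, and if it reaches level $n$ it has no step left to stay there. So only $a_1,\dots,a_n,b_0,\dots,b_{n-1}$ enter, and $\int t^kd\nu_n=\langle e_0,J^ke_0\rangle=\int t^kd\alpha$ for $k\le2n$. The norms $\|J^{[n]}\|$ are bounded, so all $\nu_n$ live on one compact interval, and convergence of moments gives $\nu_n\to\alpha$ weakly.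

It suffices to show that $\nu_n$ has density $s/D_n$ on $(-1,1)$: then $\int\frac{fs}{D_n}dx=\int f\,d\nu_n\to\int f\,d\alpha$.

**Step 2: the resolvent vector.** Let $\mathrm{Im}\,z>0$ and $u=(z-J^{[n]})^{-1}e_0\in\ell^2$. Write $z=\frac12(\zeta+\zeta^{-1})$ with $\zeta=\rho e^{-i\theta'}$, $0<\rho<1$. Then
$$\mathrm{Im}\,z=\frac{(1-\rho^2)\sin\theta'}{2\rho},$$
so we may take $\theta'\in(0,\pi)$. Rows $j\ge n+1$ of $(z-J^{[n]})u=e_0$ read $zu_j=\frac12u_{j+1}+\frac12u_{j-1}$. So $u_j$, $j\ge n$, is a combination of $\zeta^j$ and $\zeta^{-j}$, and $u\in\ell^2$ forces $u_j=c\,\zeta^j$ for $j\ge n$. Row $n$ gives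
$$a_nu_{n-1}=zu_n-\frac12u_{n+1}=zc\zeta^n-\frac12c\zeta^{n+1}=\frac12c\,\zeta^{n-1}.$$

**Step 3: the constant $c$.** Multiply row $j$ by $p_j(z)$ and sum over $j\le n-1$. Only row $0$ has a nonzero right side, and $p_0=1$. Inserting $(z-b_j)p_j=a_{j+1}p_{j+1}+a_jp_{j-1}$, the sum telescopes:
$$1=\sum_{j<n}\Big[a_{j+1}(p_{j+1}u_j-p_ju_{j+1})-a_j(p_ju_{j-1}-p_{j-1}u_j)\Big]=a_n(p_nu_{n-1}-p_{n-1}u_n),$$
where the $a_j$-term with $j=0$ is absent. With Step 2,
$$1=\frac12c\,\zeta^{n-1}\,\big(p_n-2a_n\zeta p_{n-1}\big)(z).$$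

**Step 4: boundary values.** Let $z\to x=\cos\theta\in(-1,1)$ from the upper half-plane. The two roots of $\zeta^2-2z\zeta+1=0$ depend continuously on $z$ and tend to $e^{\pm i\theta}$. Ours lies in the lower half-plane, so $\zeta\to e^{-i\theta}$, that is, $\rho\to1$ and $\theta'\to\theta$. Then $p_n-2a_n\zeta p_{n-1}\to\Phi_n(\theta)\ne0$, so $|c|^2\to4/D_n$. The numbers $u_n=c\zeta^n$ and $u_{n-1}=\frac{c\zeta^{n-1}}{2a_n}$ stay bounded. So do $u_{n-2},\dots,u_0$, by $a_ju_{j-1}=(z-b_j)u_j-a_{j+1}u_{j+1}$ for $j=n-1,\dots,1$. All of this is locally uniform in $x\in(-1,1)$ for fixed $n$. By the spectral theorem $\|u\|^2=\int\frac{d\nu_n(t)}{|z-t|^2}$, so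
$$\mathrm{Im}\,z\int\frac{d\nu_n(t)}{|z-t|^2}=\mathrm{Im}\,z\sum_{j<n}|u_j|^2+\frac{(1-\rho^2)\sin\theta'}{2\rho}\cdot\frac{|c|^2\rho^{2n}}{1-\rho^2}\longrightarrow\frac{\sin\theta}2\cdot\frac4{D_n}=\frac{2\sin\theta}{D_n}=\pi\,\frac s{D_n},$$
locally uniformly on $(-1,1)$.

**Step 5: Stieltjes inversion.** Let $P_y(x)=\frac1\pi\frac y{x^2+y^2}$. Step 4 says $P_y*\nu_n\to s/D_n$ locally uniformly on $(-1,1)$ as $y\downarrow0$. For $\phi$ continuous with compact support in $(-1,1)$, $\int\phi\,(P_y*\nu_n)\,dx=\int(P_y*\phi)\,d\nu_n$. The left side tends to $\int\phi\frac s{D_n}dx$ and the right side to $\int\phi\,d\nu_n$, since $P_y*\phi\to\phi$ uniformly. So $\nu_n$ has density $s/D_n$ on $(-1,1)$. $\square$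

## 8. $D_n\alpha'/s\to1$ in measure

Lemma 6 says that $D_n$ is not too large on average against $\alpha$, and $1/D_n$ is not too large on average against $s\,dx$. If $\alpha=\alpha'dx$ and $\alpha'/s$ were continuous, one would expand the square $\int f\big(\sqrt{s/D_n}-\sqrt{D_n\alpha'^2/s}\big)^2dx$ and find that it tends to $0$. Two technical points remain: the singular part, removed by a cutoff, and the lack of continuity, handled by approximation.

**Lemma 7.** Let $\alpha\in N$ and $E=\{x\in(-1,1):\alpha'(x)>0\}$. Then $h_n:=D_n\alpha'/s\to1$ in Lebesgue measure on $E$.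

*Proof.* Fix $\delta,c,\varepsilon\in(0,1)$, put $I=[-1+\delta,1-\delta]$, and let $\alpha_{\mathrm{sing}}$ be the singular part of $\alpha$.

**Step 1: cutoff and approximation.** By inner regularity there is a compact Lebesgue-null $F\subset(-1,1)$ with $\alpha_{\mathrm{sing}}((-1,1)\setminus F)<\varepsilon$. Choose a continuous $f:\mathbb R\to[0,1]$ with compact support in $(-1,1)$, with $f=0$ on $F$, and with $f=1$ on $I$ outside a set of measure less than $\varepsilon$ (a small neighborhood of $F$). Then $\int f\,d\alpha\le\int f\alpha'\,dx+\varepsilon$. On $\operatorname{supp}f$ the function $s$ is continuous and bounded below by a positive constant, so $\alpha'/s$ is integrable there. Hence there is a continuous $g\ge0$ on $(-1,1)$ with $\int_{\operatorname{supp}f}|\alpha'/s-g|\,dx<\varepsilon$, and since $s\le1$, $\int_{\operatorname{supp}f}|\alpha'-gs|\,dx<\varepsilon$.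

**Step 2: the square.** Since $\alpha'dx\le d\alpha$,
$$\int f\Big(\sqrt{\tfrac s{D_n}}-\sqrt{gD_n\alpha'}\Big)^2dx\le\int\frac{fs}{D_n}\,dx+\int fgD_n\,d\alpha-2\int f\sqrt{gs\alpha'}\,dx .$$
By Lemma 6, with part (a) applied to $fg$, the $\limsup$ of the right side is at most
$$\int f\,d\alpha+\int fgs\,dx-2\int f\sqrt{gs\alpha'}\,dx\le\varepsilon+\int f\big(\sqrt{\alpha'}-\sqrt{gs}\big)^2dx\le\varepsilon+\int f|\alpha'-gs|\,dx\le2\varepsilon,$$
by $(\sqrt a-\sqrt b)^2\le|a-b|$. So for $n$ large the left side is at most $3\varepsilon$.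

**Step 3: Chebyshev's inequality.** Note $\frac s{D_n}=\frac{\alpha'}{h_n}$ and $gD_n\alpha'=gs\,h_n$ where $\alpha'>0$. For $n$ large, for all $x\in I\cap\{\alpha'\ge c\}$ outside a set of measure at most $\varepsilon+\sqrt\varepsilon+3\sqrt\varepsilon$,
$$f(x)=1,\qquad|\alpha'-gs|\le\sqrt\varepsilon,\qquad\Big|\sqrt{\alpha'/h_n}-\sqrt{gs\,h_n}\Big|\le\varepsilon^{1/4}.$$

**Step 4: $h_n$ is near $1$ at such points.** Put $r=\sqrt{gs/\alpha'}$ and $\sigma=\varepsilon^{1/4}c^{-1/2}$, and let $\varepsilon$ be so small that $\sigma\le\frac1{10}$. Then $|r-1|\le|r^2-1|\le\sqrt\varepsilon/c=\sigma^2\le\sigma$. Multiplying the third inequality by $\sqrt{h_n/\alpha'}$ gives $|1-rh_n|\le\varepsilon^{1/4}\sqrt{h_n/\alpha'}\le\sigma\sqrt{h_n}$. If $h_n\ge2$, then $0.9\,h_n\le rh_n\le1+0.1\,h_n$, so $h_n\le1.25$, a contradiction. So $h_n<2$ and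
$$|1-h_n|\le|1-rh_n|+|r-1|h_n\le\sigma\sqrt{h_n}+\sigma h_n\le4\sigma .$$

**Step 5: removing the parameters.** For fixed $c,\delta$ we have shown $\limsup_n|\{x\in I:\alpha'\ge c,\ |h_n-1|>4\sigma\}|\le\varepsilon+4\sqrt\varepsilon$. Letting $\varepsilon\to0$ (so $\sigma\to0$), $h_n\to1$ in measure on $I\cap\{\alpha'\ge c\}$. As $c,\delta\to0$ these sets exhaust $E$ up to arbitrarily small measure. $\square$

## 9. A lower bound for $K_n$ almost everywhere

By (2), a good test polynomial bounds $1/K_n$ from above. We take a symmetrized Dirichlet kernel, whose square behaves like an approximate identity. The lemma is stated for a general measure $\beta$, since it is used once more in Section 13.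

**Lemma 8.** Let $\beta$ be a finite positive Borel measure on $[-1,1]$. For a.e. $\theta\in(0,\pi)$ there are polynomials $q_m$ of degree $\le m-1$, not vanishing at $\cos\theta$ for large $m$, with
$$\frac{m\int q_m^2\,d\beta}{q_m(\cos\theta)^2}\to\pi\sin\theta\,\beta'(\cos\theta).$$
Consequently, if $\operatorname{supp}\alpha\subset[-1,1]$, then $\liminf_n\frac1nK_n(\cos\theta)\,\pi\sin\theta\,\alpha'(\cos\theta)\ge1$ for a.e. $\theta$ with $\alpha'(\cos\theta)>0$.

*Proof.* **Step 1: transport to $[0,\pi]$.** Let $\mu$ be the image of $\beta$ under $\arccos$. As $\arccos$ is locally bi-Lipschitz on $(-1,1)$, the absolutely continuous part of $\mu$ on $(0,\pi)$ has density $\mu'(\theta)=\beta'(\cos\theta)\sin\theta$. Fix $\theta\in(0,\pi)$ such that the variation measure $\nu=|\mu-\mu'(\theta)\,d\varphi|$ on $[0,\pi]$ satisfies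
$$G(t):=\nu([\theta-t,\theta+t]\cap[0,\pi])=o(t)\qquad(t\to0).$$
This holds for a.e. $\theta$: at Lebesgue points of $\mu'$ where the singular part has derivative $0$.

**Step 2: the polynomial.** Put $N=2m-1$ and
$$\mathcal D(\varphi)=\frac{\sin(N\varphi/2)}{\sin(\varphi/2)}=1+2\sum_{k=1}^{m-1}\cos k\varphi,$$
$$q_m(\cos\varphi)=\mathcal D(\varphi-\theta)+\mathcal D(\varphi+\theta)=2+4\sum_{k=1}^{m-1}\cos k\theta\cos k\varphi .$$
So $q_m$ is a polynomial of degree $\le m-1$, and $q_m(\cos\theta)=N+\mathcal D(2\theta)=N+O_\theta(1)$, because $|\mathcal D(2\theta)|\le1/\sin\theta$.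

**Step 3: the main term.** Let $\mathcal F=\mathcal D^2/N$. By Parseval $\int_{-\pi}^\pi\mathcal D^2=2\pi\big(1+2(m-1)\big)=2\pi N$, so $\int_{-\pi}^\pi\mathcal F=2\pi$. Also $\mathcal F\le N$, and $\mathcal F(\varphi)\le\frac1{N\sin^2(\varphi/2)}\le\frac{\pi^2}{N\varphi^2}$ for $0<|\varphi|\le\pi$.

First, by periodicity,
$$\int_0^\pi\mathcal F(\varphi-\theta)\,d\varphi=2\pi-\int_{-\pi}^0\mathcal F(\varphi-\theta)\,d\varphi=2\pi+O_\theta(1/N),$$
because $\sin^2\frac{\varphi-\theta}2\ge\min(\sin^2\frac\theta2,\cos^2\frac\theta2)$ for $\varphi\in[-\pi,0]$.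

Second, let $\epsilon(t)=\sup_{0<t'\le t}G(t')/t'$. It is bounded on $(0,\infty)$, since $G$ is bounded and $G(t)=o(t)$, and it tends to $0$ as $t\to0$. Split $[0,\pi]$ into $|\varphi-\theta|\le\frac1N$ and the rings $\frac{2^j}N<|\varphi-\theta|\le\frac{2^{j+1}}N$, $j\ge0$. On the $j$-th ring $\mathcal F(\varphi-\theta)\le\pi^2N/4^j$, so
$$\int_{[0,\pi]}\mathcal F(\varphi-\theta)\,d\nu\le N\,G\Big(\frac1N\Big)+\sum_{j\ge0}\frac{\pi^2N}{4^j}\,G\Big(\frac{2^{j+1}}N\Big)\le\epsilon\Big(\frac1N\Big)+2\pi^2\sum_{j\ge0}2^{-j}\,\epsilon\Big(\frac{2^{j+1}}N\Big)\to0$$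
by dominated convergence. Together,
$$\int_{[0,\pi]}\mathcal D(\varphi-\theta)^2\,d\mu=N\,(2\pi\mu'(\theta)+o(1)).$$

**Step 4: the other terms.** For $\varphi\in[0,\pi]$, $\sin\frac{\varphi+\theta}2\ge\min(\sin\frac\theta2,\cos\frac\theta2)>0$, so $|\mathcal D(\varphi+\theta)|=O_\theta(1)$. Its square contributes $O(1)$ to $\int q_m^2d\beta$, and by Cauchy–Schwarz the cross term is $O(\sqrt N)$. Hence $\int q_m^2\,d\beta=N(2\pi\mu'(\theta)+o(1))$, and as $m/N\to\frac12$,
$$\frac{m\int q_m^2\,d\beta}{q_m(\cos\theta)^2}=\frac{mN\,(2\pi\mu'(\theta)+o(1))}{(N+O(1))^2}\to\pi\mu'(\theta)=\pi\sin\theta\,\beta'(\cos\theta).$$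

**Step 5: the consequence.** Take $\beta=\alpha$ and $m=n$. By (2), $\frac n{K_n(\cos\theta)}\le\frac{n\int q_n^2d\alpha}{q_n(\cos\theta)^2}$, so $\limsup_n\frac n{K_n}\le\pi\sin\theta\,\alpha'(\cos\theta)$. Where the right side is positive, this is the claim. $\square$

## 10. A factorization of $\kappa_n/n$

Since $D_n=\frac{sh_n}{\alpha'}=\frac{2\sin\theta}{\pi\alpha'}h_n$ wherever $\alpha'>0$, we have there
$$\frac{\kappa_n}n=\frac{2\sin^2\theta\,K_n}{nD_n}=\frac1{h_n}\cdot\frac{K_n\,\pi\sin\theta\,\alpha'}n .\tag{6}$$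
Section 8 controls the first factor in measure, Section 9 the second from below almost everywhere.

## 11. Proof of Theorem 1

**Rakhmanov's theorem** (E. A. Rakhmanov, Math. USSR Sb. 46 (1983) 105–117; also Máté–Nevai–Totik, Constr. Approx. 1 (1985) 63–69). If $\operatorname{supp}\alpha=[-1,1]$ and $\alpha'>0$ a.e. in $[-1,1]$, then $a_n\to\frac12$ and $b_n\to0$, i.e. $\alpha\in N$.

So under the hypotheses of Theorem 1 all results above apply. All zeros lie in $(-1,1)$, so every $x_{kn}$ has a $\theta_k$. Let $\varepsilon,\delta\in(0,1)$.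

**Step 1: the hypothesis of Proposition 5 on $[\delta,\pi-\delta]$.** Let $A_n$ be the set of $\theta\in[\delta,\pi-\delta]$ where the second factor in (6) is less than $1-\frac\varepsilon2$. By Lemma 8 almost every $\theta$ lies in only finitely many $A_n$, so $\limsup A_n$ is null, and Fatou's lemma on a set of finite measure gives $|A_n|\to0$. By Lemma 7, $h_n\to1$ in measure in the variable $x$. On $[\delta,\pi-\delta]$ the map $\theta\mapsto\cos\theta$ is bi-Lipschitz, so the same holds in $\theta$, and $|\{\theta\in[\delta,\pi-\delta]:h_n>1+\frac\varepsilon2\}|\to0$. Off these two sets $\frac{\kappa_n}n\ge\frac{1-\varepsilon/2}{1+\varepsilon/2}\ge1-\varepsilon$. Hence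
$$|\{\theta\in[\delta,\pi-\delta]:\kappa_n<(1-\varepsilon)n\}|\to0\quad\text{for every }\varepsilon .$$
Proposition 5 gives $\sum_{\theta_k\in[\delta,\pi-\delta]}|w_k-v_k|\to0$.

**Step 2: the ends.** By (3),
$$\limsup_n\sum_{\theta_k\notin[\delta,\pi-\delta]}(w_k+v_k)\le2\,\omega([0,\delta]\cup[\pi-\delta,\pi]),$$
which tends to $0$ as $\delta\to0$. So $\limsup_n\sum_k|w_k-v_k|$ is at most a quantity that tends to $0$ with $\delta$, and is therefore $0$. $\blacksquare$

## 12. Average spacing of the zeros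

The proof yields information on the zeros themselves.

**Proposition 9.** Under the hypotheses of Theorem 1, with $\theta_1<\dots<\theta_n$,
$$\frac1n\sum_{k<n}\big|n(\theta_{k+1}-\theta_k)-\pi\big|\to0 .$$

*Proof.* Step 1 of the proof of Proposition 5, with $Q=[\delta,\pi-\delta]$ and arbitrary $\varepsilon'$, gives $\int_\delta^{\pi-\delta}|\psi_n'-n|\,d\theta=o(n)$. For a gap inside $[\delta,\pi-\delta]$, $|n(\theta_{k+1}-\theta_k)-\pi|=\big|\int_{\theta_k}^{\theta_{k+1}}(n-\psi_n')\,d\theta\big|$. These gaps do not overlap, so their terms sum to $o(n)$ and contribute $o(1)$ after division by $n$. The other gaps contribute at most their total length plus $\frac\pi n$ times their number. Each has an endpoint outside $[\delta,\pi-\delta]$, so by (3) their number is $O(\delta n)+o(n)$. For small $\delta$ and large $n$ there are zeros in $[\delta,2\delta]$ and in $[\pi-2\delta,\pi-\delta]$, so their total length is at most $4\delta$. Together this is $O(\delta)+o(1)$. Let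 $\delta\to0$. $\square$

## 13. A local version, with masses allowed off $[-1,1]$

Proposition 5 and Lemmas 3, 4, 6 and 7 were proved for every $\alpha\in N$. Only the last claim of Lemma 8 used $\operatorname{supp}\alpha\subset[-1,1]$. Below, $K$ is a set of points and has nothing to do with $K_n$.

**Theorem 10.** Let $\alpha$ have compact support with $a_n\to\frac12$, $b_n\to0$, and let $K\subset[-1,1]$ be closed with $\alpha'>0$ a.e. on $K$. Then $\sum_{x_{kn}\in K}|w_k-v_k|\to0$. If $K=[-1,1]$, the sum over all $k=1,\dots,n$ tends to $0$.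

By Denisov's theorem (Proc. AMS 132 (2004) 847–852) the hypotheses with $K=[-1,1]$ hold whenever $\alpha$ has compact support, the set of non-isolated points of $\operatorname{supp}\alpha$ is $[-1,1]$, and $\alpha'>0$ a.e. on $[-1,1]$. This remark is not used below.

*Proof.* **Step 1: $\limsup_nn/K_n(x)\le\pi\sqrt{1-x^2}\,\alpha'(x)$ a.e. on $(-1,1)$.** This replaces the last claim of Lemma 8. By Weyl's theorem on compact perturbations the essential spectrum of $J$ is $[-1,1]$. So for $\epsilon>0$ and $c=1+\epsilon$ only finitely many points $y_1,\dots,y_M$ of $\operatorname{supp}\alpha$ lie outside $[-c,c]$. Put $H(t)=\prod_i(t-y_i)$. Let $\beta$ be the image of $H^2\alpha|_{[-c,c]}$ under $t\mapsto t/c$, and apply Lemma 8 to $\beta$ with $m=n-M$. The polynomial $H(t)q_m(t/c)$ has degree $\le n-1$ and vanishes at the $y_i$, so its square has $\alpha$-integral $\int q_m^2\,d\beta$. Write $x=c\cos\theta$. The density of $\beta$ at $x/c$ is $cH(x)^2\alpha'(x)$, and $c\sin\theta=\sqrt{c^2-x^2}$.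 By (2) and $n/m\to1$, for a.e. $x\in(-1,1)$,
$$\limsup_n\frac n{K_n(x)}\le\frac{\pi\sin\theta\cdot cH(x)^2\alpha'(x)}{H(x)^2}=\pi\sqrt{c^2-x^2}\,\alpha'(x).$$
Let $\epsilon\downarrow0$ along a sequence.

**Step 2: the interior.** With Step 1 in place of Lemma 8, (6) and Step 1 of Section 11 show that the compact set $\{\theta\in[\delta,\pi-\delta]:\cos\theta\in K\}$ satisfies the hypothesis of Proposition 5.

**Step 3: the rest.** By Lemma 3(b),(c) the zeros in $[-1,1]$ with $|x_{kn}|>\cos\delta$ contribute at most $2\omega([0,\delta]\cup[\pi-\delta,\pi])+o(1)$. Let $\delta\to0$. This proves the first claim. If $K=[-1,1]$, the zeros outside $(-1,1)$ satisfy $\sum w_k\to0$ by Lemma 3(c), as the limit measure does not charge the complement of $(-1,1)$. Also $\frac2n\sum(x_{kn}^2-1)_+\to0$ by Lemma 3(b) with $f=(x^2-1)_+$. $\square$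

## 14. A purely singular measure with the same strong limit

Positivity of $\alpha'$ is sufficient in Theorem 1. It is not necessary.

**Theorem 11.** There is a purely singular $\alpha$ with $\operatorname{supp}\alpha=[-1,1]$ for which $\sum_k|w_k-v_k|\to0$.

*Proof.* Let $\gamma_j=(j+3)^{-1/2}\le\frac12$ for $j\ge1$, $b_n\equiv0$, $a_{N_j}=\frac12\sqrt{1-\gamma_j}$, and $a_n=\frac12$ otherwise, with $2\le N_1<N_2<\cdots$ to be chosen. The sparse perturbations should be large enough to destroy $\alpha'$, and so far apart that the phase keeps its speed.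

**Step 1: support.** As $a_n\le\frac12$, $|\langle Ju,u\rangle|\le\sum_{n\ge1}|u_n||u_{n-1}|\le\|u\|^2$, so $\|J\|\le1$. Since $J-J_0$ is compact, $\sigma(J)\supset[-1,1]$ by Weyl's theorem. So $\operatorname{supp}\alpha=[-1,1]$, and $\alpha\in N$.

**Step 2: how $\Phi_n$ evolves.** From $a_{n+1}p_{n+1}=xp_n-a_np_{n-1}$ and $2x=e^{i\theta}+e^{-i\theta}$,
$$2a_{n+1}\Phi_{n+1}=2xp_n-2a_np_{n-1}-4a_{n+1}^2e^{-i\theta}p_n=e^{i\theta}\Phi_n+(1-4a_{n+1}^2)e^{-i\theta}p_n .$$
If $n+1\notin\{N_j\}$, then $\Phi_{n+1}=e^{i\theta}\Phi_n$, so $D_{n+1}=D_n$ and, with suitable branches, $\psi_{n+1}=\psi_n+\theta$. If $n+1=N_j$, write $\gamma=\gamma_j$, $\psi=\psi_n$ and use $p_n=\sqrt{D_n}\sin\psi/\sin\theta$: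
$$\frac{D_{n+1}}{D_n}=\frac{(\cos\psi+\gamma\cot\theta\sin\psi)^2+(1-\gamma)^2\sin^2\psi}{1-\gamma}=\big|T(\cos\psi,\sin\psi)^{\mathsf T}\big|^2=C_j+S_j\cos(2\psi+\chi_j),$$
$$T=(1-\gamma)^{-1/2}\begin{pmatrix}1&\gamma\cot\theta\\0&1-\gamma\end{pmatrix},\qquad C_j=\frac12\operatorname{tr}T^{\mathsf T}T=\frac{1+\gamma^2\cot^2\theta+(1-\gamma)^2}{2(1-\gamma)}\ge1+\frac{\gamma^2}2 .$$
The eigenvalues of $T^{\mathsf T}T$ are $C_j\pm S_j$, and $\det T=1$, so $S_j=\sqrt{C_j^2-1}>0$. The coefficients of $\cos2\psi$ and $\sin2\psi$ are continuous in $\theta$ and never vanish together, so $\chi_j$ can be chosen continuous. Further, $S_j^2=(C_j-1)(C_j+1)\ge2(C_j-1)\ge\gamma_j^2$, and $C_j\to1$, $S_j\to0$ uniformly on each $[\delta,\pi-\delta]$.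

Let $D^{(j)}$ be the value of $D_n$ for $N_j\le n<N_{j+1}$. Let $D^{(0)}$ be the value for $1\le n<N_1$; it is $1$, since $\Phi_1=2\cos\theta-e^{-i\theta}=e^{i\theta}$. Set $N_0=1$.

**Step 3: the average effect of one perturbation.** Let $A_j(\theta)=\frac1{2\pi}\int_0^{2\pi}(C_j+S_j\cos u)^{-1/2}du$. Since $\frac1{2\pi}\int_0^{2\pi}\frac{du}{C_j+S_j\cos u}=(C_j^2-S_j^2)^{-1/2}=1$, Cauchy–Schwarz gives $A_j\le1$. To see the gain, write $C_j=\sqrt{1+S_j^2}=1+\frac{S_j^2}2+O(S_j^4)$ and expand $(1+y)^{-1/2}=1-\frac y2+\frac{3y^2}8+O(y^3)$ with $y=\frac{S_j^2}2+S_j\cos u+O(S_j^4)$: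
$$A_j=1-\frac{S_j^2}4+\frac{3S_j^2}{16}+O(S_j^3)=1-\frac{S_j^2}{16}+O(S_j^3).$$
So $A_j\le1-\frac{S_j^2}{32}\le1-\frac{\gamma_j^2}{32}$ on $[\delta,\pi-\delta]$ for $j\ge j_0(\delta)$.

**Step 4: choice of $N_j$.** We use Fejér's lemma: for $F(\theta,u)$ continuous on $[a,b]\times\mathbb R$ and $2\pi$-periodic in $u$,
$$\int_a^bF(\theta,2N\theta)\,d\theta\to\int_a^b\frac1{2\pi}\int_0^{2\pi}F(\theta,u)\,du\,d\theta\qquad(N\to\infty).$$
Indeed, Fejér means in $u$ approximate $F$ uniformly by finite sums $\sum_kc_k(\theta)e^{iku}$, and $\int_a^b c_k(\theta)e^{2ikN\theta}d\theta\to0$ for $k\ne0$ by Riemann–Lebesgue.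

Suppose $N_1,\dots,N_{j-1}$ are chosen and let $N_j=N$ vary. By Step 2, $\psi_{N-1}(\theta)=N\theta+{}$(a fixed continuous function of $\theta$), and $D^{(j)}=D^{(j-1)}\big(C_j+S_j\cos(2\psi_{N-1}+\chi_j)\big)$. Fejér's lemma, together with the shift invariance of the mean over $u$, gives for each $\delta\in(0,\frac\pi2)$
$$\int_\delta^{\pi-\delta}(D^{(j)})^{-1/2}d\theta\to\int_\delta^{\pi-\delta}(D^{(j-1)})^{-1/2}A_j\,d\theta\qquad(N\to\infty).$$
Choose $N_j\ge jN_{j-1}$, $N_j>N_{j-1}$ (and $N_1\ge2$) so large that for $\delta=1,\frac12,\dots,\frac1j$ the left side is at most $(1+j^{-2})$ times the right side.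

**Step 5: $\alpha'=0$ a.e.** Fix $i$. For $j\ge\max(i,j_0(1/i))$ the integral $\int_{1/i}^{\pi-1/i}(D^{(j)})^{-1/2}d\theta$ is at most $(1+j^{-2})(1-\frac{\gamma_j^2}{32})$ times its predecessor. Since $\sum j^{-2}<\infty$ and $\sum\gamma_j^2=\infty$, it tends to $0$. So $D^{(j)}\to\infty$ in measure. On the other hand, for $x\in(-1,1)$, $D_n\le2p_n^2+8a_n^2p_{n-1}^2\le2(p_n^2+p_{n-1}^2)$, so $\int_{-1}^1D_n\alpha'\,dx\le4$. Suppose $|\{x\in(-1,1):\alpha'>c\}|=\ell>0$ for some $c>0$. For every $M$ and all large $j$ we have $|\{x\in(-1,1):D^{(j)}\le M\}|<\ell/2$, so $4\ge Mc\,\ell/2$. This is impossible for large $M$. Hence $\alpha'=0$ a.e.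

**Step 6: the phase keeps its speed.** For $m$ in a block $[N_i,N_{i+1})$, $2\sin^2\theta\,p_m^2=D^{(i)}\cdot2\sin^2\psi_m$, and $\psi_m$ is an arithmetic progression with step $\theta$. As $2\sin^2\psi_m=1-\cos2\psi_m$, and a geometric sum with ratio $e^{2i\theta}$ has modulus at most $\frac1{\sin\theta}$, the sum of $2\sin^2\psi_m$ over $L$ consecutive $m$ in a block is at least $L-\frac1{\sin\theta}$. Moreover $D^{(j-1)}/D^{(j)}\ge(C_j+S_j)^{-1}$ and $C_j+S_j\ge1$. Let $N_j\le n<N_{j+1}$ and $\theta\in[\delta,\pi-\delta]$. Keep in $K_n$ only the indices $m\in[N_{j-1},n)$: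
$$\kappa_n\ge\Big(n-N_j-\frac1{\sin\delta}\Big)+\frac1{C_j+S_j}\Big(N_j-N_{j-1}-\frac1{\sin\delta}\Big)\ge\frac{n-N_{j-1}}{C_j+S_j}-\frac2{\sin\delta}.$$
As $n\to\infty$ also $j\to\infty$. Since $N_{j-1}\le N_j/j\le n/j$ and $C_j+S_j\to1$ uniformly on $[\delta,\pi-\delta]$, the right side is $(1-o(1))n$ uniformly there.

**Step 7: conclusion.** By Step 6, Proposition 5 applies to every $Q=[\delta,\pi-\delta]$. All zeros lie in $(-1,1)$, so Step 2 of Section 11 applies without change, and $\sum_k|w_k-v_k|\to0$. $\square$
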